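\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{corollary}[theorem]{Corollary}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{definition}
\newtheorem{definition}[theorem]{Definition}
\theoremstyle{remark}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}


\title{Analytic hypersurfaces that are locally but not globally algebraic}

\begin{abstract}
Let $X$ be a compact nonsingular real algebraic set of dimension $m$ all of whose
$(m-1)$-dimensional homology classes mod $2$ are represented by algebraic subsets. It was
conjectured that a coherent analytic hypersurface $Y\subset X$ can be carried onto an algebraic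
set by an analytic diffeomorphism of $X$ as soon as each of its germs can be made algebraic. We
show that this is false for every $m\ge3$, already on $X=S^{m-1}\times S^1$, and true for
$m\le2$. In the counterexample $m+2$ smooth sheets meet along a sphere. The cross-ratios of
their tangent spaces map this sphere bijectively onto one of the two components of the real
locus of an irreducible hypersurface, and counting real points modulo $2$ forbids this in an
algebraic situation. We also prove that the conjectured implication holds in all dimensions for
hypersurfaces whose singularities are isolated in a suitable algebraic sense.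
\end{abstract}


\section{The question and the answer}

Let $X\subset\mathbb R^n$ be a compact nonsingular real algebraic set of dimension $m$. That is,
$X$ is the zero set of polynomials, and if $I(X)$ is the ideal of all polynomials
vanishing on $X$, then $\operatorname{Spec}\mathbb R[\mathbf x]/I(X)$ is smooth of dimension $m$
at every point of $X$. Write $H_*^{alg}(X)\subset H_*(X,\mathbb Z_2)$ for the subgroup of classes
represented by the fundamental classes of algebraic subsets of $X$. In particular,
$H^{alg}_{m-1}(X)$ is generated by the classes of algebraic hypersurfaces.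

The question is when an analytic hypersurface of $X$ becomes algebraic after an analytic change of
coordinates.

\begin{definition}
Let $Y\subset X$ be a real analytic subset. It is \emph{analytically isomorphic} (in $X$) to an
algebraic set if $\sigma(Y)$ is algebraic for some $C^\omega$ diffeomorphism $\sigma:X\to X$. For
$x\in X$, the germ $Y_x$ is analytically isomorphic to an algebraic set $A^x$ if $A^x$ is an
algebraic subset of $X$ and some $C^\omega$ diffeomorphism $\sigma_x:U\to U'$ between open
neighborhoods in $X$ of $x$ and of $\sigma_x(x)$ carries $Y_x$ onto the germ of $A^x$ at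
$\sigma_x(x)$.

A \emph{coherent analytic hypersurface} of $X$ is a real analytic subset of pure dimension $m-1$
(every local irreducible component at every point has dimension $m-1$) whose sheaf of ideals is
coherent.
\end{definition}

Two necessary conditions for straightening $Y$ come to mind at once. One is local: all germs of $Y$
must be analytically isomorphic to algebraic sets. The other is homological: the class of the
algebraic set $\sigma(Y)$ lies in $H^{alg}_{m-1}(X)$. The second disappears if every class is
algebraic, and one is led to the following guess, which was put forward as a conjecture.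

\begin{conjecture}
Let $Y\subset X$ be a coherent analytic hypersurface and let
$H_{m-1}^{alg}(X)=H_{m-1}(X,\mathbb Z_2)$. Then the following are equivalent:
\begin{itemize}
\item[a)] $Y$ is analytically isomorphic (in $X$) to an algebraic set;
\item[b)] at each point $x\in Y$ the germ $Y_x$ is analytically isomorphic to an algebraic set
$A^x$ (depending on $x$).
\end{itemize}
\end{conjecture}

That a) implies b) is trivial: take $A^x=\sigma(Y)$ and $\sigma_x=\sigma$. The question is
whether b) implies a). It does when $Y$ is nonsingular, and more generally when its
singularities are isolated in the sense of Theorem~\ref{thm:B}. What the guess overlooks is that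
along a \emph{positive-dimensional} singular locus a hypersurface may have moduli. They define a
map from the singular locus to an algebraic variety; condition b) restricts this map only near
each point, while a) restricts it globally.

\begin{theorem}\label{thm:A}
Let $m\ge3$ and let $X=S^{m-1}\times S^1$ be the product of standard spheres. Then
$H^{alg}_{m-1}(X)=H_{m-1}(X,\mathbb Z_2)$, and there is a coherent analytic hypersurface
$Y\subset X$, a union of $m+2$ compact nonsingular analytic hypersurfaces, such that
\begin{enumerate}
\item for each $x\in Y$ the germ $Y_x$ is analytically isomorphic to an algebraic set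
$A^x\subset X$;
\item there is no $C^\omega$ diffeomorphism $\sigma$ from $X$ onto $X$, or onto any nonsingular
real algebraic set $X'$ of dimension $m$, such that $\sigma(Y)$ is algebraic.
\end{enumerate}
\end{theorem}

So b) holds and a) fails, and the conjecture is false in every dimension $m\ge3$. The next theorem
shows that a counterexample must have singularities that are not isolated in an algebraic sense.
We write $\mathcal O_X$ for the sheaf of real analytic functions.

\begin{theorem}\label{thm:B}
Let $X$ be a compact nonsingular real algebraic set of dimension $m\ge1$ with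
$H^{alg}_{m-1}(X)=H_{m-1}(X,\mathbb Z_2)$. Let $Y\subset X$ be a coherent analytic hypersurface
such that at each $y\in Y$, if $f$ generates the ideal of $Y_y$, then
$\mathcal O_{X,y}/(f,\partial_1f,\dots,\partial_mf)$ has finite dimension over $\mathbb R$. Then
a) holds.
\end{theorem}

At a nonsingular point of $Y$ this quotient is $0$; at a node $f=x_1x_2$ of a curve it has
dimension $1$. By the Nullstellensatz, the hypothesis says that $f$ and its partial derivatives
have no common \emph{complex} zeros near $y$ except possibly $y$ itself. It is thus a condition on
the complexification of $Y_y$, not only on its real points.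

\begin{corollary}\label{cor}
For $m\ge1$, the conjecture holds for all $X$ of dimension $m$ if and only if $m\le2$.
\end{corollary}

Section~\ref{sec:idea} explains the idea for $m=3$ and contains the parity lemma.
Sections~\ref{sec:construction}--\ref{sec:global} prove Theorem~\ref{thm:A}. Section~\ref{sec:B},
which is independent of them, proves Theorem~\ref{thm:B}, and Section~\ref{sec:dim2} deduces
Corollary~\ref{cor}.

\section{The idea in dimension three, and parity}\label{sec:idea}

\subsection*{Sheets through a circle}
Suppose five smooth surfaces in a $3$-manifold meet pairwise along a circle $S_0$ and nowhere else,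
with distinct tangent planes along it. At $\theta\in S_0$ these planes give five lines in the
two-dimensional normal space, that is, five points of a projective line. Up to projective
isomorphism such a $5$-tuple is described by two cross-ratios: move three points to
$0,1,\infty$ and read off the other two. So we get a map $\kappa:S_0\to\mathbb R^2$. The
differential of a diffeomorphism acts on normal planes by linear isomorphisms; hence $\kappa$ is
an invariant of the configuration of labelled surfaces.

Let $\kappa$ map the circle bijectively onto one oval $F_+$ of the plane quartic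
\[
u_2^2=-(u_1^2-1)(u_1^2-4),
\]
translated and scaled. This irreducible curve has exactly two ovals, $F_+$ with
$1\le u_1\le2$ and $F_-$ with $-2\le u_1\le-1$; see Figure~\ref{fig:idea}. Near each of its points
$F_+$ is the whole real locus of the quartic, and we shall arrange that b) holds. Globally, an
algebraic set cannot see $F_+$ and ignore $F_-$.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=0.8]
\draw (-1.6,0)--(1.6,0) node[right] {$Y_1$};
\draw (-1.25,-1.25)--(1.25,1.25) node[right] {$Y_2$};
\draw (0,-1.6)--(0,1.6) node[above] {$Y_3$};
\draw (-0.72,-1.44)--(0.72,1.44) node[above] {$Y_4$};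
\draw (-1.4,1.12)--(1.4,-1.12) node[right] {$Y_5$};
\fill (0,0) circle (2pt);
\draw[->] (2.5,0.3)--(4.2,0.3) node[midway,above] {$\kappa$};
\begin{scope}[xshift=7.2cm]
\draw[dashed] (0,0) ellipse (2.7 and 1.95);
\node at (0,2.2) {$U$};
\fill (0,0) circle (1.5pt) node[below] {$p$};
\draw[thick] plot[domain=0:360,samples=73] ({sqrt(2.5+1.5*cos(\x))},{1.5*sin(\x)});
\draw plot[domain=0:360,samples=73] ({-sqrt(2.5+1.5*cos(\x))},{1.5*sin(\x)});
\node at (1.5,0) {$F_+$};
\node at (-1.5,0) {$F_-$};
\end{scope}
\end{tikzpicture}
\caption{The case $m=3$ (schematic). Left: the slice normal to the circle $S_0$ at a point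
$\theta$; five surfaces $Y_1,\dots,Y_5$ pass through it, with slopes
$0,1,\infty,\lambda_1,\lambda_2$. Right: the plane of pairs $(\lambda_1,\lambda_2)$. As $\theta$
runs once around $S_0$, the pair runs once around the oval $F_+$ of an irreducible quartic and
never meets the other oval $F_-$. Both ovals lie in a small open set $U$ around a point $p$; no
nontrivial relabelling of the five lines moves a point of $U$ to a point of $U$.}
\label{fig:idea}
\end{figure}

An example shows the obstruction. The inequality $u_1>0$ that selects $F_+$ can be built
in by $u_1=w^2$. So consider the curve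
\[
K:\quad u_2^2=-(w^4-1)(w^4-4),\qquad (w,u_2)\mapsto(w^2,u_2).
\]
Its real locus has two ovals, with $w\in[1,\sqrt2]$ and $w\in[-\sqrt2,-1]$, and the first is
mapped bijectively onto $F_+$. But the first oval is not an algebraic set: the equation of $K$ is
irreducible, being monic quadratic in $u_2$ with a right-hand side that has simple roots, so a
polynomial that vanishes on one oval vanishes on both. Every point of $F_+$ has two real
preimages in $K$, and every point of $F_-$ has none. Trying to avoid $F_-$, we have doubled
$F_+$. Lemma~\ref{lem:parity} says that something of this sort always happens.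

\subsection*{Real points}
A \emph{variety} is a reduced scheme of finite type over $\mathbb R$. If $Z$ is a variety, $Z(\mathbb R)$
carries the Euclidean topology unless the Zariski topology is mentioned. We use two
standard facts.

\begin{itemize}
\item[(R1)] The dimension of a semialgebraic set equals that of its Zariski closure and
agrees with its topological dimension. In particular, if $\dim Z=d$, then $Z(\mathbb R)$ contains
no nonempty topological manifold of dimension greater than $d$.
\item[(R2)] If $Z$ is irreducible and smooth of dimension $d$, then $Z(\mathbb R)$ is empty or an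
analytic $d$-manifold, and every nonempty open subset of $Z(\mathbb R)$ is Zariski dense in $Z$.
The last assertion follows from (R1), since the real points of a proper closed subvariety have
dimension less than $d$.
\end{itemize}

\begin{lemma}[Parity]\label{lem:parity}
Let $F$ be an irreducible variety, and let $\chi:E\to F$ be a morphism from a variety all of whose
irreducible components have dimension $\dim F$ and dominate $F$. There are a nonempty Zariski
open $F^0\subset F$ and an integer $b_\chi$ such that for every $y\in F^0(\mathbb R)$ the number
of real points of $E$ over $y$ is finite and congruent to $b_\chi$ modulo $2$.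
\end{lemma}

\begin{proof}
The generic fiber of $\chi$ is finite over the function field of $F$, and it is reduced because
$E$ is. In characteristic $0$ it is therefore \'etale. Hence over some nonempty open
$F^0\subset F$ the map $\chi$ is finite \'etale, of constant degree $b_\chi$ since $F^0$ is
connected. The fiber over $y\in F^0(\mathbb R)$ is the spectrum of an \'etale $\mathbb R$-algebra
$\mathbb R^k\times\mathbb C^l$ with $k+2l=b_\chi$, and $k$ is the number of its real points.
\end{proof}

\subsection*{From the idea to a proof}
If the singular circle $T$ of an algebraic surface were itself a real algebraic set, and if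
$\kappa$ were a polynomial map on it, bijective onto $F_+$, we would be done. Apply
Lemma~\ref{lem:parity} to the one-dimensional components of the Zariski closure of $T$: a general
point of $F_+$ has exactly one real preimage, and no point of $F_-$ has any.

Two obstacles separate this from a proof.
\begin{itemize}
\item Only the union of the sheets is algebraic, not each sheet. Over the singular locus the sheets
are separated by the normalization, but they are not algebraically labelled. We must pass to all
ordered tuples of branches and make sure that the correct order can be recognized.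
This is the role of the set $U$, and the reason for using at least five sheets.
With four lines it would be impossible: the cross-ratio
\[
\frac{(c_1-c_3)(c_2-c_4)}{(c_1-c_4)(c_2-c_3)}
\]
is unchanged by the permutation $(1\,2)(3\,4)$.
\item The Zariski closure of $T$ may have real points outside $T$. We shall see that over a general one of
them there is at most one real branch, hence no $q$-tuple.
\end{itemize}

For general $m$ the circle becomes an $(m-2)$-sphere, and $\kappa$ maps it onto a component of a
hypersurface in $(m-1)$-space. As $q$ sheets have $q-3$ cross-ratios, we take $q=m+2$.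

\section{Construction of the hypersurface}\label{sec:construction}

From here to the end of Section~\ref{sec:global}, $m\ge3$ and $q=m+2\ge5$.

\subsection{Cross-ratio coordinates}
Let
\[
\Omega=\{y\in\mathbb R^{m-1}: y_i\notin\{0,1\},\ y_i\ne y_j\ (i\ne j)\}.
\]
For a $q$-tuple $c=(c_1,\dots,c_q)$ of distinct points of a projective line let
$\operatorname{nor}(c)\in\Omega$ be the coordinates of $c_4,\dots,c_q$ in the projective
coordinate that sends $c_1,c_2,c_3$ to $0,1,\infty$. Explicitly, if the $c_i$ are spanned by
vectors $v_i$ of a plane, then
\begin{equation}\label{eq:nor}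
\operatorname{nor}(c)_i=\frac{\det(v_1,v_{i+3})\,\det(v_3,v_2)}{\det(v_3,v_{i+3})\,\det(v_1,v_2)}
\qquad(1\le i\le m-1).
\end{equation}
Two tuples have the same $\operatorname{nor}$ if and only if a projective isomorphism carries one
to the other. For $y\in\Omega$ put $c(y)=(0,1,\infty,y_1,\dots,y_{m-1})$, and for
$\pi\in\mathfrak S_q$ put
\[
\pi\cdot y=\operatorname{nor}\bigl(c(y)_{\pi(1)},\dots,c(y)_{\pi(q)}\bigr),
\]
which is continuous in $y$. If $\operatorname{nor}(c)=y$, then $c$ is projectively isomorphic to
$c(y)$, so $\operatorname{nor}(c_{\pi(1)},\dots,c_{\pi(q)})=\pi\cdot y$.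

\begin{lemma}\label{lem:rigid}
There are a point $p\in\Omega$ and an open neighborhood $U\subset\Omega$ of $p$ with
$\pi\cdot U\cap U=\emptyset$ for all $\pi\ne\mathrm{id}$.
\end{lemma}

\begin{proof}
By continuity, and since $\mathfrak S_q$ is finite, it suffices to find $p$ with $\pi\cdot p\ne p$
for all $\pi\ne\mathrm{id}$. The sets $B_\pi=\{y\in\Omega:\pi\cdot y=y\}$ are closed in $\Omega$, and a finite
union of closed sets with empty interior has empty interior. So it suffices that each $B_\pi$, $\pi\neq\mathrm{id}$, has
empty interior.

Let $\tilde\Omega$ be the space of $q$-tuples of distinct points of $\mathbb{RP}^1$. The map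
$\operatorname{nor}:\tilde\Omega\to\Omega$ is continuous and surjective, so the preimage of a
nonempty open set is nonempty and open. Hence it is enough that
$\tilde B_\pi=\operatorname{nor}^{-1}(B_\pi)$ has empty interior. A tuple $c$ lies in
$\tilde B_\pi$ if and only if a projective isomorphism carries $c_i$ to $c_{\pi(i)}$ for all $i$.
Choose $a$ with $\pi(a)\ne a$, put $i_1=\pi^{-1}(a)\ne a$, and choose distinct
$i_2,i_3,i_4\notin\{a,i_1\}$; this is possible because $q\ge5$. For $c\in\tilde B_\pi$ the
cross-ratios of
\[
(c_{i_1},c_{i_2},c_{i_3},c_{i_4})\quad\text{and}\quad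
(c_a,c_{\pi(i_2)},c_{\pi(i_3)},c_{\pi(i_4)})
\]
coincide. The first does not involve $c_a$. In the second, $\pi(i_j)\ne a$ for $j\ge2$, so for
fixed other entries it is an injective function of $c_a$. Thus, when all other entries of $c$ are fixed, at
most one value of $c_a$ gives a point of $\tilde B_\pi$. So $\tilde B_\pi$ has empty interior.
\end{proof}

We fix such $p$ and $U$.

\subsection{An irreducible hypersurface with two real components}
For $u=(u_1,u')\in\mathbb R\times\mathbb R^{m-2}$ let
\[
G(u)=(u_1^2-\tfrac52)^2+|u'|^2-\tfrac94=|u'|^2+(u_1^2-1)(u_1^2-4).
\]
\begin{itemize}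
\item $G$ is irreducible over $\mathbb R$. It has the form $u_2^2+R$ with $R$ not involving $u_2$,
so a factorization would make $-R$ a square. But for $u_3=u_4=\dots=0$ the polynomial $-R$ becomes
$-(u_1^2-1)(u_1^2-4)$, which has simple roots.
\item $G$ has no critical point, real or complex, on $G=0$: at a critical point $u'=0$ and $u_1=0$
or $u_1^2=\frac52$, where $G=4$ or $G=-\frac94$.
\item On the real locus of $G=0$ we have $u_1^2\in[1,4]$, so it has no points with $u_1=0$ and splits according to the sign of
$u_1$. The map
\[
\Phi(\psi)=\Bigl(\sqrt{\tfrac52+\tfrac32\psi_1},\ \tfrac32\psi'\Bigr)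
\]
is an analytic diffeomorphism from $\{\psi\in\mathbb R^{m-1}:\psi_1>-\frac53\}$ onto $\{u_1>0\}$,
and
\begin{equation}\label{eq:GPhi}
G(\Phi(\psi))=\tfrac94\bigl(|\psi|^2-1\bigr).
\end{equation}
\end{itemize}
Hence the part of the real locus with $u_1>0$ is the sphere $\Phi(S^{m-2})$. For
$\varepsilon>0$ let $g(y)=G((y-p)/\varepsilon)$, and let $F\subset\mathbb A^{m-1}_{\mathbb R}$ be
the irreducible smooth variety $g=0$, of dimension $m-2$. Then
\[
F(\mathbb R)=F_+\sqcup F_-,\qquad F_+=p+\varepsilon\,\Phi(S^{m-2}),
\]
where $F_-$ is the mirror image of $F_+$ in $\{y_1=p_1\}$. Both parts are nonempty, compact, and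
open in $F(\mathbb R)$.

\subsection{The set $Y$}
Write $S^{m-1}=\{(\omega,h)\in\mathbb R^{m-1}\times\mathbb R:|\omega|^2+h^2=1\}$. We look for
sheets $z=0$, $z=h$, $h=0$ and $z=\lambda_ih$, with slope functions $\lambda_i$ on $S^{m-1}$. Two
things are wanted: on the equator $h=0$ the map $\lambda=(\lambda_1,\dots,\lambda_{m-1})$ should
be a bijection onto $F_+$, and near the equator the $\lambda_i$ should be local coordinates in
which $h$ is, up to a unit, the polynomial $g$. Simply composing $\Phi$ with $\omega$ does not do, because
$|\omega|=\sqrt{1-h^2}$ folds the sphere along the equator. A factor $1+\frac h2$ cures this: let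
\[
\lambda:S^{m-1}\to\mathbb R^{m-1},\qquad
\lambda(\omega,h)=p+\varepsilon\,\Phi\bigl((1+\tfrac h2)\omega\bigr).
\]
This is defined and analytic because $|(1+\frac h2)\omega|\le\frac32<\frac53$. Fix $\varepsilon$
so small that $\lambda(S^{m-1})\subset U$ and $F(\mathbb R)\subset U$.

Let $z$ be the stereographic coordinate on $S^1\setminus\{pt\}\cong\mathbb R$, and define in
$X=S^{m-1}\times S^1$
\[
Y_1=\{z=0\},\quad Y_2=\{z=h\},\quad Y_3=\{h=0\}\times S^1,\quad
Y_{i+3}=\{z=\lambda_ih\}\ (1\le i\le m-1),
\]
\[
Y=Y_1\cup\dots\cup Y_q.
\]
All $Y_i$ except $Y_3$ are graphs over $S^{m-1}$. So all $Y_i$ are compact nonsingular analytic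
hypersurfaces. Since $\lambda$ takes values in $\Omega$, the functions $0,1,\lambda_1,\dots,\lambda_{m-1}$
are pairwise distinct at every point. Hence
\[
Y_i\cap Y_j=S_0:=\{h=0,\ z=0\}\qquad(i\ne j),
\]
and $Y$ is nonsingular outside $S_0\cong S^{m-2}$, which is connected because $m\ge3$. At
$(\theta,0,0)\in S_0$, in the normal plane with coordinates $(dh,dz)$, the tangent spaces of $Y_1,Y_2,Y_3,Y_{i+3}$ give the
lines of slope $0,1,\infty,\lambda_i(\theta,0)$. These are distinct, and
\begin{equation}\label{eq:norY}
\operatorname{nor}\bigl(TY_1/TS_0,\dots,TY_q/TS_0\bigr)=\lambda(\theta,0)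
=p+\varepsilon\,\Phi(\theta)\in F_+ .
\end{equation}

\emph{$Y$ is a coherent hypersurface.} At each point the local irreducible components of $Y$ are
the distinct nonsingular germs of the $Y_i$ through it, of dimension $m-1$. The ring
$\mathcal O_{X,y}$ is a unique factorization domain, and the ideal of $Y_y$ is the intersection of
the principal prime ideals of these germs, so it is generated by the product of their equations.
Thus near $S_0$ the ideal sheaf is generated by $zh(z-h)\prod_i(z-\lambda_ih)$, and elsewhere on
$Y$ by a local equation of one $Y_i$. It is locally free, hence coherent.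

\emph{Homology.} As $m\ge3$, we have $H_{m-2}(S^{m-1},\mathbb Z_2)=0$, and the K\"unneth formula gives
$H_{m-1}(S^{m-1}\times S^1,\mathbb Z_2)=\mathbb Z_2$, generated by the algebraic hypersurface
$S^{m-1}\times pt$. So $H^{alg}_{m-1}(X)=H_{m-1}(X,\mathbb Z_2)$.

\section{The hypersurface is locally algebraic}\label{sec:local}

We prove Theorem~\ref{thm:A}(1). At a point of $Y\setminus S_0$ the germ of $Y$ is a nonsingular
hypersurface germ, so it is analytically isomorphic to the germ of the algebraic set
$S^{m-1}\times pt$ at one of its points.

Let $y\in S_0$. By \eqref{eq:GPhi},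
\[
g(\lambda(\omega,h))=\tfrac94\bigl((1+\tfrac h2)^2(1-h^2)-1\bigr)=h\,\beta(h),\qquad
\beta(h)=\tfrac94\bigl(1-\tfrac34h-h^2-\tfrac14h^3\bigr),
\]
and $\beta\ne0$ near $h=0$. Near the equator write $\omega=\sqrt{1-h^2}\,\theta$ with
$\theta\in S^{m-2}$. Then $(1+\frac h2)\omega=\rho(h)\theta$ with
$\rho(h)=(1+\frac h2)\sqrt{1-h^2}$, $\rho(0)=1$ and $\rho'(0)=\frac12\ne0$. In the coordinates
$(\theta,h)$ on the sphere and polar coordinates on the target, the map
$(\omega,h)\mapsto(1+\frac h2)\omega$ is therefore $(\theta,h)\mapsto(\theta,\rho(h))$. So this map, and hence
$\lambda$, is a local diffeomorphism at the points of the equator. Therefore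
\[
\Theta(\omega,h,z)=\bigl(\lambda(\omega,h),\ \beta(h)z\bigr)\in\mathbb R^{m-1}\times\mathbb R
\]
is a local analytic diffeomorphism near $y$. Let $(v,Z)$ be the coordinates of the target. As
$g(\lambda)=h\beta(h)$, the map $\Theta$ carries
\[
z=0,\quad z=h,\quad h=0,\quad z=\lambda_ih
\qquad\text{to}\qquad
Z=0,\quad Z=g(v),\quad g(v)=0,\quad Z=v_i\,g(v)
\]
respectively. So it carries $Y_y$ onto the germ at $\Theta(y)$ of the algebraic set
\[
B=\Bigl\{(v,Z)\in\mathbb R^m:\ Z\,g(v)\,(Z-g(v))\prod_{i=1}^{m-1}(Z-v_i\,g(v))=0\Bigr\}.
\]
Stereographic projections give a biregular isomorphism $\iota$ of $\mathbb R^m$ onto a Zariski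
open subset $W\subset X$. Let $A^y$ be the Zariski closure of $\iota(B)$ in $X$. Since $\iota(B)$
is Zariski closed in $W$, we have $A^y\cap W=\iota(B)$, and $\iota\circ\Theta$ carries $Y_y$ onto
the germ of $A^y$ at $\iota(\Theta(y))$. This proves Theorem~\ref{thm:A}(1).

Note that all sheets of $B$ contain $F(\mathbb R)\times\{0\}$, that is, \emph{two}
spheres. The algebraic model has one sphere too many, and the next section shows that this is not
an accident.

\section{The hypersurface is not globally algebraic}\label{sec:global}

Suppose that $\sigma:X\to X'$ is a $C^\omega$ diffeomorphism onto a nonsingular real algebraic set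
$X'\subset\mathbb R^n$ of dimension $m$, possibly $X$ itself, such that $A=\sigma(Y)$ is algebraic. Put
\[
A_i=\sigma(Y_i),\qquad T=\sigma(S_0).
\]
Then $A=\bigcup A_i$, $A_i\cap A_j=T$ for $i\ne j$, and near each point of $A\setminus T$ the set
$A$ coincides with exactly one $A_i$, an analytic $(m-1)$-manifold. Since $d\sigma$ induces linear
isomorphisms of normal planes, \eqref{eq:norY} gives for $t=\sigma(\theta,0,0)\in T$
\begin{equation}\label{eq:kappa}
\operatorname{nor}\bigl(T_tA_1/T_tT,\dots,T_tA_q/T_tT\bigr)=\kappa(t):=p+\varepsilon\Phi(\theta),
\qquad \kappa:T\to F_+\ \text{a homeomorphism}.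
\end{equation}
We construct from the algebraic set $A$ a variety, called $E'^1$ below, with a morphism to $F$. Its
real points will be in bijection with those of a dense open subset of $T$, and on them the
morphism will be $\kappa$. Then Lemma~\ref{lem:parity} gives a contradiction.

\subsection{The singular locus and the normalization}
Let $\bar X'=\operatorname{Spec}\mathbb R[\mathbf x]/I(X')$, which is smooth of dimension $m$ at the
points of $X'$, and $V=\operatorname{Spec}\mathbb R[\mathbf x]/I(A)$. Then $V(\mathbb R)=A$ is
Zariski dense in $V$.

\emph{Every irreducible component $V_j$ of $V$ has dimension $m-1$.} By density,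
$V_j(\mathbb R)\setminus\bigcup_{k\ne j}V_k(\mathbb R)$ is a nonempty open subset of $A$. Since
$A\setminus T$ is dense in $A$, this subset contains a nonempty open subset of some $A_i$, so
$\dim V_j\ge m-1$ by (R1). Also $\dim V_j\le\dim A=m-1$, because $A$ is a finite union of
compact $(m-1)$-manifolds. Since $V$ is reduced, it follows that $\dim\operatorname{Sing}V\le m-2$.

\emph{The closure of $T$.} Let $Q\subset V$ be the Zariski closure of $T$. It is irreducible: a
product of two polynomials that vanishes on the connected analytic manifold $T$ has a factor that
vanishes on $T$. If $V$ were smooth at some $t\in T$, then $A$ would be an analytic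
$(m-1)$-manifold near $t$, which is impossible because it contains the hypersurface germs
$(A_i)_t$ with distinct tangent spaces. So $T\subset\operatorname{Sing}V$, and
$Q\subset\operatorname{Sing}V$ has dimension at most $m-2$. As $T\subset Q(\mathbb R)$ is an
$(m-2)$-manifold, (R1) gives $\dim Q=m-2$. So $Q$ is an
irreducible component of $\operatorname{Sing}V$. Let $Q'$ be the union of the other components.

\emph{Separating the sheets.} Let $\nu:\tilde V\to V$ be the normalization. It is finite, and an
isomorphism over $V\setminus\operatorname{Sing}V$. On the smooth locus of $V$ there is the Gauss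
map, which assigns to a point the direction of its tangent space, an $(m-1)$-plane in $n$-space.
The local rings of $\tilde V$ at points of codimension $1$ are discrete valuation rings and the
Grassmannian is projective. By the valuative criterion the Gauss map, composed with $\nu$, extends
to a morphism $\Gamma$ on the complement of a closed set of codimension $\ge2$ in $\tilde V$.
Moreover $\operatorname{Sing}\tilde V$ has codimension $\ge2$.

\emph{Shrinking $Q$.} Let $D=\nu^{-1}(Q)_{red}$. The map $D\to Q$ is finite and surjective, and its generic fiber
is a reduced finite scheme over a field of characteristic $0$, hence \'etale. The images in $Q$ of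
closed sets of dimension $\le m-3$ are proper closed subsets; this applies to the points of $D$
where $\tilde V$ is singular or $\Gamma$ is not defined. Finally, $Q$ meets the smooth locus
of $\bar X'$, since it contains $T$. So there is a nonempty Zariski open $Q^0\subset Q$ such that,
with $D^0=D\cap\nu^{-1}(Q^0)$:
\begin{itemize}
\item $Q^0$ is smooth, $Q^0\cap Q'=\emptyset$, and $Q^0$ lies in the smooth locus of $\bar X'$ (by
irreducibility, in a connected component of dimension $m$);
\item $D^0\to Q^0$ is finite \'etale, so $D^0$ is smooth of dimension $m-2$;
\item $\tilde V$ is smooth, and $\Gamma$ is defined, along $D^0$.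
\end{itemize}

Put $T^0=T\cap Q^0(\mathbb R)$. It is open and dense in $T$: since $T$ is Zariski dense in $Q$,
some polynomial vanishes on $Q\setminus Q^0$ but not identically on the connected analytic
manifold $T$, and the complement of $T^0$ lies in its zero set.
Near points of $T^0$ both $T\subset Q(\mathbb R)$ and $Q(\mathbb R)$ are $(m-2)$-manifolds. So, by
invariance of domain, $T^0$
is open in $Q^0(\mathbb R)$, and $T=Q(\mathbb R)$ near each point of $T^0$.

\subsection{Real branches}
The real points of $D$ over $t$ are the real branches of $V$ at $t$. Over $T^0$ they should be the $q$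
sheets; over any other real point of $Q^0$, where $A$ is a manifold, there should be no room for
more than one. This is the content of the next lemma.

\begin{lemma}\label{lem:branches}
Let $t\in Q^0(\mathbb R)$.
\begin{itemize}
\item[(i)] If $t\in T$, there are exactly $q$ real points of $D$ over $t$. They can be labelled
$d_1(t),\dots,d_q(t)$ so that $\Gamma(d_i(t))=T_tA_i$.
\item[(ii)] If $t\notin T$, there is at most one real point of $D$ over $t$.
\end{itemize}
\end{lemma}

\begin{proof}
Let $\delta_1,\dots,\delta_k$ be the real points of $D$, equivalently of $\tilde V$, over $t$.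
Near $\delta_j$ the set $\tilde V(\mathbb R)$ is an analytic $(m-1)$-manifold, and $D(\mathbb R)$
is a submanifold of codimension $1$ which $\nu$ maps diffeomorphically onto $Q(\mathbb R)$ near
$t$. Let $O^*$ be a small open neighborhood of $t$ in $X'$ in which
$(\operatorname{Sing}V)(\mathbb R)=Q(\mathbb R)=Q^0(\mathbb R)$. In case (i) require also that
$Q(\mathbb R)=T$ in $O^*$ and that each $A_i\cap O^*$ is the zero set of an analytic function
$a_i$ on $O^*$. In case (ii) require that $O^*\cap T=\emptyset$, so that $A\cap O^*$ is an
$(m-1)$-manifold.

Choose disjoint connected open neighborhoods $O_j$ of $\delta_j$ in $\tilde V(\mathbb R)$ with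
$\nu(O_j)\subset O^*$ and $\nu$ injective on $D(\mathbb R)\cap O_j$, such that
$(O_j,D(\mathbb R)\cap O_j)$ is diffeomorphic to a ball and a hyperplane section through its
center. By the choice of $O^*$ we have $\nu^{-1}(\operatorname{Sing}V)\cap O_j=D(\mathbb R)\cap O_j$. Since
$\nu$ is an isomorphism over $V\setminus\operatorname{Sing}V$:
\begin{equation}\label{eq:inj}
\nu\ \text{is injective on}\ \textstyle\bigcup_j\bigl(O_j\setminus D(\mathbb R)\bigr)\ \text{and maps it into}\
A\setminus Q(\mathbb R).
\end{equation}
As $\nu$ maps $D(\mathbb R)\cap O_j$ injectively into $Q(\mathbb R)$, it follows that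
$\nu|_{O_j}$ is injective.

\emph{(ii)} By invariance of domain, each $\nu(O_j)$ is an open neighborhood of $t$ in the manifold
$A\cap O^*$. If $k\ge2$, then $\nu(O_1)\cap\nu(O_2)$ is a neighborhood of $t$ in $A$, so it
contains points off $Q(\mathbb R)$, which has dimension at most $m-2$. Such a point has a
preimage in $O_1\setminus D(\mathbb R)$ and one in $O_2\setminus D(\mathbb R)$, contrary to
\eqref{eq:inj}.

\emph{(i)} The sets $(A_i\setminus T)\cap O^*$ are pairwise disjoint and relatively closed, hence
relatively open, in $(A\setminus T)\cap O^*$. So $\nu$ maps a connected component of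
$O_j\setminus D(\mathbb R)$ into a single $A_i$. The analytic function $a_i\circ\nu$ then vanishes
on a nonempty open subset of the connected manifold $O_j$, hence on $O_j$. Thus
$\nu(O_j)\subset A_{i(j)}$ for some $i(j)$, which is unique because $\nu(O_j\setminus D(\mathbb R))$
does not meet $T$. By invariance of domain $\nu(O_j)$ is a neighborhood of $t$ in $A_{i(j)}$.
If $i(j)=i(j')$ with $j\ne j'$, then $\nu(O_j)\cap\nu(O_{j'})$ is a neighborhood of $t$ in
$A_{i(j)}$ and contains points off $T$, hence off $Q(\mathbb R)$, contrary to \eqref{eq:inj}. So
$j\mapsto i(j)$ is injective.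

It is also onto. The map $\nu:\tilde V(\mathbb R)\to A$ is proper, because the coordinate
functions of $\tilde V$ are integral over those of $V$, hence bounded over bounded sets. So there is a
neighborhood $O$ of $t$ in $A\cap O^*$ with $\nu^{-1}(O)\cap\tilde V(\mathbb R)\subset\bigcup_jO_j$.
Since $\nu$ is bijective on real points over $A\setminus(\operatorname{Sing}V)(\mathbb R)$, every
point of $O\setminus T$ lies in some $\nu(O_j)$. Apply this to a point of $(A_i\setminus T)\cap O$: it
lies in some $\nu(O_j)\subset A_{i(j)}$, and being off $T$ it forces $i(j)=i$. Hence $k=q$.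

Label $\delta_j$ by $i(j)$. For $d\in O_j\setminus D(\mathbb R)$ the variety $V$ is smooth at
$\nu(d)$, and $A=V(\mathbb R)$ coincides with $A_{i(j)}$ near $\nu(d)$, so
$\Gamma(d)=T_{\nu(d)}A_{i(j)}$. Letting $d\to\delta_j$ we get $\Gamma(\delta_j)=T_tA_{i(j)}$.
\end{proof}

\subsection{Ordered tuples of branches}
The labels $d_i(t)$ are not given algebraically. We therefore consider all orderings at once. Let
$E$ be the $q$-fold fiber product of $D^0$ over $Q^0$ minus all partial diagonals. The diagonals
are open and closed because $D^0\to Q^0$ is \'etale and separated. So $E\to Q^0$ is finite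
\'etale, $E$ is smooth of pure dimension $m-2$, and its connected components are irreducible. A
real point of $E$ over $t$ is an ordered $q$-tuple of distinct real points of $D$ over $t$. Hence,
by Lemma~\ref{lem:branches}:
\begin{itemize}
\item every point of $E(\mathbb R)$ lies over $T^0$, since over $t\in Q^0(\mathbb R)\setminus T$
there are fewer than $q$ real points of $D$;
\item the points of $E(\mathbb R)$ over $t\in T^0$ are exactly
$e_\pi(t)=(d_{\pi(1)}(t),\dots,d_{\pi(q)}(t))$ for $\pi\in\mathfrak S_q$.
\end{itemize}
Write $e(t)=e_{\mathrm{id}}(t)$.

\emph{Cross-ratios as a morphism.} Let $C$ be a connected component of $E$ with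
$C(\mathbb R)\ne\emptyset$; then $C(\mathbb R)$ is Zariski dense in $C$ by (R2). Put
$\Gamma_i=\Gamma\circ\mathrm{pr}_i$. At a real point $e_\pi(t)$ of $C$ we have
\[
T_tQ=T_tT\subset T_tA_{\pi(i)}=\Gamma_i\subset T_tX'.
\]
The conditions $TQ\subset\Gamma_i\subset T\bar X'$ are closed, so they hold on all of $C$, and the
$\Gamma_i$ define $q$ sections of the projectivization of the pullback to $C$ of the rank-$2$
bundle $T\bar X'/TQ$ on $Q^0$. Let $C^1\subset C$ be the open set where these sections are pairwise
distinct. It contains $C(\mathbb R)$, because the $T_tA_i$ are distinct, so it is dense. On $C^1$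
formula \eqref{eq:nor}, which does not depend on the choice of the $v_i$ or of a local frame, defines a
morphism $\chi:C^1\to\mathbb A^{m-1}$. By \eqref{eq:kappa},
\begin{equation}\label{eq:chi}
\chi(e_\pi(t))=\pi\cdot\kappa(t).
\end{equation}

\emph{Selecting the right order.} Let $E'$ be the union of those components $C$ with
$C(\mathbb R)\ne\emptyset$ for which $\chi(C^1)\subset F$ and $\chi:C^1\to F$ is dominant, and let
$E'^1$ be the union of the corresponding $C^1$. Then $E'(\mathbb R)=E'^1(\mathbb R)$, because
$C(\mathbb R)\subset C^1$.

\begin{lemma}\label{lem:Eprime}
$E'(\mathbb R)=\{e(t):t\in T^0\}$, and $\chi(e(t))=\kappa(t)$.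
\end{lemma}

\begin{proof}
The second statement is \eqref{eq:chi} with $\pi=\mathrm{id}$.

\emph{Every $e(t)$ lies in $E'$.} Let $C$ be the component containing $e(t)$. Choose
disjoint neighborhoods $W_1,\dots,W_q$ of the planes $T_tA_1,\dots,T_tA_q$ in the Grassmannian. A
point $e'\in C(\mathbb R)$ close to $e(t)$ equals $e_\pi(t')$ for some $t'\in T^0$ close to $t$ and
some $\pi$. By continuity $\Gamma_i(e')\in W_i$ and $T_{t'}A_j\in W_j$ for all $i,j$. Since
$\Gamma_i(e')=T_{t'}A_{\pi(i)}\in W_{\pi(i)}$, we get $\pi=\mathrm{id}$. So a neighborhood $N$ of
$e(t)$ in $C(\mathbb R)$ consists of points $e(t')$, where $\chi=\kappa(t')\in F_+$. As $N$ is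
Zariski dense in $C$, it follows that $\chi(C^1)\subset F$. As $E\to Q^0$ is \'etale, the
image of $N$ in $T^0$ contains a neighborhood of $t$. Since $\kappa$ is a homeomorphism onto
$F_+$, the set $\chi(N)$ contains a nonempty open subset of $F_+$, which is Zariski dense in $F$ by (R2).
So $\chi$ is dominant.

\emph{No other real point lies in $E'$.} Every real point of $E$ is some $e_\pi(t)$ with
$t\in T^0$. If $e_\pi(t)\in E'$, then
$\pi\cdot\kappa(t)\in F(\mathbb R)\subset U$ by \eqref{eq:chi}, while $\kappa(t)\in F_+\subset U$.
Since $\pi\cdot U\cap U=\emptyset$ for $\pi\ne\mathrm{id}$, we get $\pi=\mathrm{id}$.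
\end{proof}

\subsection{The contradiction}
All components of $E'^1$ have dimension $m-2=\dim F$ and dominate the irreducible variety $F$.
Let $F^0$ and $b_\chi$ be as in Lemma~\ref{lem:parity} for $\chi:E'^1\to F$. By (R2), both $F_+$ and
$F_-$ are Zariski dense in $F$.
\begin{itemize}
\item Choose $y_+\in F_+\cap F^0\cap\kappa(T^0)$. This is possible because $F_+\cap F^0$ is
nonempty and open in $F_+$, and $\kappa(T^0)$ is dense in $F_+$. By Lemma~\ref{lem:Eprime} exactly
one real point lies over $y_+$, namely $e(\kappa^{-1}(y_+))$. So $b_\chi$ is odd.
\item Choose $y_-\in F_-\cap F^0$. A real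
point over $y_-$ would be some $e(t)$ with $\kappa(t)=y_-$, but $\kappa(t)\in F_+$. So there are
none, and $b_\chi$ is even.
\end{itemize}
This contradiction proves Theorem~\ref{thm:A}(2). \qed

\section{Isolated singularities: proof of Theorem~\ref{thm:B}}\label{sec:B}

If $Y=\emptyset$, or if $m=1$ and therefore $Y$ is finite, then $Y$ is algebraic and there is nothing to
prove. Let $m\ge2$.

The plan is as follows. We write $Y$ as the zero set of an analytic section $s$ of a line bundle,
make the bundle algebraic (this is where the homology hypothesis enters), and approximate $s$ by a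
regular section $s'$. The zero set of $s'$ is algebraic, and we want it to be $\sigma(Y)$. We join $s$ to
$s'$ by $s_\tau=s+\tau w$ and look for an isotopy $\sigma_\tau$ for which $s_\tau\circ\sigma_\tau$
is, after parallel transport, a unit multiple of $s$. Differentiating in $\tau$ we have to write
$-w$ as a derivative of
$s_\tau$ along a vector field plus a multiple of $s_\tau$. Locally, at points where $s_\tau$ and its
derivative do not both vanish, this is always possible. At the remaining points it is possible if
$w$ vanishes there to high order. The finiteness hypothesis leaves only finitely many such points,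
and at finitely many points a regular section can be made to osculate $s$.

\subsection{Line bundles}
Since $\mathcal O_{X,y}$ is a unique factorization domain and $Y_y$ is pure of codimension $1$,
the ideal of $Y_y$ is principal. With coherence, the ideal sheaf $\mathcal I_Y$ is invertible. Let
$L$ be the analytic line bundle dual to $\mathcal I_Y$. The inclusion
$\mathcal I_Y\subset\mathcal O_X$ is an analytic section $s$ of $L$ whose local representatives
generate $\mathcal I_Y$. In particular, $Y$ is the zero set of $s$.

A function on $X$ is \emph{regular} if it is a quotient of polynomials whose denominator has no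
zero on $X$. This is a Zariski local property: if $\varphi=P_i/Q_i$ on $\{Q_i\ne0\}$ and finitely
many of these sets cover $X$, then $\varphi=\sum P_iQ_i/\sum Q_i^2$, where the $P_i$ have been
multiplied by $Q_i$ and the $Q_i$ squared if necessary, so that $P_i=0$ on $\{Q_i=0\}$. An \emph{algebraic line
bundle} on $X$ is a line subbundle $\eta$ of some $X\times\mathbb R^N$ whose orthogonal projection
$\mathrm{pr}_\eta:X\to\mathbb R^{N\times N}$ is regular.

\begin{lemma}\label{lem:alglb}
If $H^{alg}_{m-1}(X)=H_{m-1}(X,\mathbb Z_2)$, every class in $H^1(X,\mathbb Z_2)$ is $w_1(\eta)$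
for an algebraic line bundle $\eta$.
\end{lemma}

\begin{proof}
By hypothesis $H_{m-1}(X,\mathbb Z_2)$ is generated by classes of irreducible algebraic
hypersurfaces $H$. Tensor products of algebraic line bundles are algebraic, since their projections are
Kronecker products, and $w_1$ is additive. So it suffices to find $\eta$ with $w_1(\eta)$
Poincar\'e dual to $[H]$.

Let $f_1,\dots,f_N$ generate the ideal $I(H)$ of $H$ in the ring of polynomial functions on $X$.
For $x\in X$ the local ring $\mathcal R_x$ of germs of regular functions is a regular local ring, hence a unique
factorization domain, and $I(H)\mathcal R_x$ is either $\mathcal R_x$ or a prime of height $1$. So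
$I(H)\mathcal R_x=(f)$ for some $f$, and $f_i=fa_i$ with $a=(a_1,\dots,a_N)\ne0$ at $x$, since the
$f_i$ generate $(f)$. On a Zariski neighborhood of $x$ the lines $\mathbb Ra$ are defined. Off the nowhere
dense set $H$ they are spanned by $(f_1,\dots,f_N)$, so local choices agree. They form a line bundle
$\eta\subset X\times\mathbb R^N$ with $\mathrm{pr}_\eta=aa^{\mathsf T}/|a|^2$ locally, which is
regular.

The tuple $(f_1,\dots,f_N)=f\cdot a$ is a section of $\eta$ with zero set $H$. At a nonsingular
point of $H$ of dimension $m-1$ the ring $\mathcal R_x/(f)$ is regular, so $df\ne0$ and the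
section vanishes transversally. The remaining points of $H$ form an algebraic set of dimension
$\le m-2$. A generic smooth loop $\gamma$ avoids this set and is transverse to the rest of $H$. So
$\langle w_1(\eta),\gamma\rangle$ is the number modulo $2$ of zeros of the section on $\gamma$, which
is the intersection number $\gamma\cdot H$. As
$H^1(X,\mathbb Z_2)=\operatorname{Hom}(H_1(X,\mathbb Z_2),\mathbb Z_2)$, the class $w_1(\eta)$ is
Poincar\'e dual to $[H]$.
\end{proof}

Choose $\eta$ algebraic with $w_1(\eta)=w_1(L)$. Real line bundles are classified by $w_1$, so
$\operatorname{Hom}(L,\eta)$ has a nowhere zero continuous section. By Cartan's Theorem~A and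
compactness of $X$, this bundle is generated by finitely many global analytic sections; the
continuous section is a combination of them with continuous coefficients. Approximating these
coefficients by polynomials we obtain a nowhere zero analytic section. So $L\cong\eta$
analytically, and from now on $s$ is an analytic section of $\eta$, in particular a map
$X\to\mathbb R^N$. Let $\nabla=\mathrm{pr}_\eta\circ d$, an analytic connection on $\eta$. In a local
trivialization $\nabla_{\partial_j}=\partial_j+\theta_j$ with analytic functions $\theta_j$.

\subsection{Approximation}
Let $\mathfrak J\subset\mathcal O_X$ be the ideal sheaf generated by a local representative $f$ of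
$s$ and its first partial derivatives. It does not depend on choices, since
$\partial_j(vf)=v\,\partial_jf+f\,\partial_jv$. Let $\Sigma$ be the set of points where
$\mathfrak J\ne\mathcal O_X$, that is, where $f$ and all $\partial_jf$ vanish; it is closed and
contained in $Y$. By hypothesis, at a point of
$\Sigma$ with maximal ideal $\mathfrak m$ we have $\mathfrak J\supset\mathfrak m^k$ for some $k$.
So in local coordinates centered there all $x_j^k$ lie in $\mathfrak J$ on a neighborhood, and
$\mathfrak J=\mathcal O_X$ at the other points of this neighborhood. Hence $\Sigma$ is discrete, so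
finite, and we choose $k\ge1$ to work for all its points. Fix $r\ge k+2$.

\emph{There are regular sections $s'$ of $\eta$, arbitrarily $C^r$-close to $s$, with the same
$r$-jets as $s$ at the points of $\Sigma$.} Approximate $s:X\to\mathbb R^N$ in $C^r$ by a
polynomial map. Its $r$-jets at $\Sigma$ differ little from those of $s$. Polynomial maps realize
all $r$-jets at the finite set $\Sigma$, so there is a fixed finite-dimensional space of them that maps
isomorphically onto the space of $r$-jets at $\Sigma$, and we correct the discrepancy by a small
element of this space. Then apply $\mathrm{pr}_\eta$ and note that $\mathrm{pr}_\eta s=s$.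

Put $w=s'-s$, $s_\tau=s+\tau w$ and $J=(-1,2)$.

\begin{lemma}\label{lem:nondeg}
If $s'$ is close enough to $s$, then for all $\tau\in J$ we have
$(s_\tau,\nabla s_\tau)\ne(0,0)$ off $\Sigma$.
\end{lemma}

\begin{proof}
In a trivialization let $f$ and $w$ represent the sections and put $f_\tau=f+\tau w$; the claim is
$(f_\tau,df_\tau)\ne(0,0)$. Let $x$ be local coordinates centered at a point of $\Sigma$. Since
$x_j^k\in\mathfrak J$ for all $j$, we have $|f|+|df|\ge c|x|^k$ on a fixed ball around the point, with
$c>0$, and we may assume $|x|\le1$ there. Since $w$ has zero $r$-jet at the point, Taylor's formula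
gives
\[
|w|+|dw|\le c'\|w\|_{C^r}|x|^{r-1}\le c'\|w\|_{C^r}|x|^k .
\]
As $|\tau|<2$, the claim holds there if $2c'\|w\|_{C^r}<c$. Outside these finitely many balls
$|s|+|\nabla s|$ is bounded below by a positive constant, and the claim holds if $w$ is small in
$C^1$.
\end{proof}

\subsection{The homotopy method}
Fix $s'$ as in Lemma~\ref{lem:nondeg}. On $X\times J$ consider the morphism of coherent analytic
sheaves
\[
\alpha:\Theta_X\oplus\mathcal O\to\eta,\qquad(\xi,c)\mapsto\nabla_\xi s_\tau+c\,s_\tau ,
\]
where $\Theta_X$ is the sheaf of vector fields tangent to $X$ and everything is pulled back to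
$X\times J$. The term $c\,s_\tau$ is allowed because we only need to follow the zero sets.

\emph{$w$ lies in $\operatorname{im}\alpha$ at every stalk.} At $(x,\tau)$ with $x\notin\Sigma$
the map $\alpha$ is surjective by Lemma~\ref{lem:nondeg}. At $(x,\tau)$ with $x\in\Sigma$ work in a
trivialization, with $\mathcal O=\mathcal O_{X\times J,(x,\tau)}$ and
$\mathfrak m=\mathfrak m_x\mathcal O$. Then $\operatorname{im}\alpha$ is the ideal generated by
$f+\tau w$ and the $\partial_jf+\tau\,\partial_jw$, where $\tau$ now denotes the coordinate
function on $J$. The $r$-jet of $w$ at $x$ is zero, so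
\[
w,\ \partial_jw\in\mathfrak m^r\subset\mathfrak m^{k+1}\subset\mathfrak m\,\mathfrak J\mathcal O .
\]
Hence $\operatorname{im}\alpha\subset\mathfrak J\mathcal O$ and
$\mathfrak J\mathcal O=\operatorname{im}\alpha+\mathfrak m\,\mathfrak J\mathcal O$. Since
$\mathfrak m$ lies in the maximal ideal of $\mathcal O$ and $\mathfrak J\mathcal O$ is finitely
generated, Nakayama's lemma gives $\mathfrak J\mathcal O=\operatorname{im}\alpha$. So
$w\in\operatorname{im}\alpha$.

\emph{Globalization.} By Cartan's Theorem~B \cite{Cartan}, the higher cohomology of a coherent
analytic sheaf on a real analytic submanifold of Euclidean space vanishes. So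
$H^1(X\times J,\ker\alpha)=0$, and the section $-w$ of $\operatorname{im}\alpha$ lifts: there are
global analytic $\xi_\tau,c_\tau$ on $X\times J$ with
\[
\nabla_{\xi_\tau}s_\tau+c_\tau s_\tau=-w .
\]

\emph{The isotopy.} Since $X$ is compact, the equation
$\frac{d}{d\tau}\sigma_\tau=\xi_\tau\circ\sigma_\tau$, $\sigma_0=\mathrm{id}$, defines analytic
diffeomorphisms $\sigma_\tau$ of $X$ for $\tau\in[0,1]$. Along the curve
$\tau\mapsto\sigma_\tau(x)$ the covariant derivative of $s_\tau(\sigma_\tau(x))$ is
\[
w+\nabla_{\xi_\tau}s_\tau=-c_\tau s_\tau ,
\]
evaluated at $\sigma_\tau(x)$. This is a linear homogeneous differential equation, so its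
solution vanishes for all $\tau$ or for none. Hence $s_1(\sigma_1(x))=0$ if and only if
$s_0(x)=0$, that is, $\sigma_1(Y)=\{s'=0\}$. This is an algebraic subset of $X$ because $s'$ is
regular. So a) holds, which proves Theorem~\ref{thm:B}. \qed

\section{Dimension two, and the corollary}\label{sec:dim2}

\begin{lemma}\label{lem:dim2}
Let $m=2$. Every coherent analytic hypersurface $Y\subset X$ satisfies the finiteness hypothesis of
Theorem~\ref{thm:B}.
\end{lemma}

\begin{proof}
Let $f$ generate the ideal of $Y_y$. The ideal of a germ is radical, so $f$ is square-free in
$\mathbb R\{x_1,x_2\}$.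

\emph{$f$ is square-free in $\mathbb C\{x_1,x_2\}$.} Suppose $g^2\mid f$ with $g$ irreducible over
$\mathbb C$. Then also $\bar g^2\mid f$. If $g$ and $\bar g$ are not associated, they are coprime,
so $(g\bar g)^2\mid f$, and $g\bar g$ is real. If $\bar g=vg$ with a unit $v$, choose
$\lambda\in\{1,\sqrt{-1}\}$ with $\lambda+\bar\lambda v(0)\ne0$; this is possible, since otherwise
both $v(0)=-1$ and $v(0)=1$. Then $\lambda g+\overline{\lambda g}=(\lambda+\bar\lambda v)g$ is real
and associated to $g$. In both cases the square of a real non-unit divides $f$ over $\mathbb C$.
The quotient is invariant under conjugation, so the division takes place over $\mathbb R$, a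
contradiction.

\emph{Finiteness.} If the germ $\{f=\partial_1f=\partial_2f=0\}\subset(\mathbb C^2,0)$ contained a
curve germ, there would be an irreducible $g$ dividing $f=gh$, $\partial_1f$ and $\partial_2f$.
Here $g\nmid h$ by square-freeness. From $\partial_jf=h\,\partial_jg+g\,\partial_jh$ we would get
$g\mid\partial_1g$ and $g\mid\partial_2g$. This is impossible, since some partial derivative of the
initial form of $g$ is nonzero, so that one of $\partial_1g,\partial_2g$ has order
$\operatorname{ord}g-1$. Hence the germ is contained in the origin. By the Nullstellensatz
$\mathbb C\{x_1,x_2\}/(f,\partial_1f,\partial_2f)$ is finite-dimensional over $\mathbb C$. It is the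
complexification of the corresponding real quotient, which is therefore finite-dimensional over
$\mathbb R$.
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor}]
For $m=2$, Lemma~\ref{lem:dim2} and Theorem~\ref{thm:B} show that a) holds for every coherent
analytic hypersurface of every $X$ as in the conjecture. For $m=1$ it holds because $Y$ is a
finite set. As a) always implies b), the two conditions are equivalent for $m\le2$. For $m\ge3$
the conjecture fails for $X=S^{m-1}\times S^1$ by Theorem~\ref{thm:A}.
\end{proof}

\begin{thebibliography}{9}
\bibitem{Cartan} H. Cartan, \emph{Bull. SMF} \textbf{85} (1957).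
\end{thebibliography}

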